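\title{The non-symmetric little disks operad is not formal in positive characteristic}

\begin{abstract}
We show that the operad of singular chains on the little disks operad, regarded as a non-symmetric operad, is not formal over any field of positive characteristic. In characteristic $p$ its truncation to arities $1,\dots,r$ is formal exactly when $r\le p+1$, and over a nonzero commutative ring $R$ its part of positive arity is formal exactly when $\mathbb{Q}\subset R$. The obstruction is detected by pairwise winding numbers, which map the little disks operad to an operad of tori, and it comes from the fact that the polynomials $a$ and $a^p$ define the same function $\mathbb{Z}\to\mathbb{F}_p$.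
\end{abstract}

\section{Introduction}

\subsection{Operads, little disks and formality}

Let $R$ be a commutative ring. Chain complexes are $\mathbb{Z}$-graded with differential $\partial$ of degree $-1$, and the Koszul sign rule is in force. An \emph{operad} means a non-symmetric operad in chain complexes over $R$: a sequence of complexes $\mathcal{O}(n)$, $n\ge 0$, a cycle $1\in\mathcal{O}(1)_0$, and chain maps $\circ_i\colon\mathcal{O}(n)\otimes\mathcal{O}(m)\to\mathcal{O}(n+m-1)$ for $1\le i\le n$, such that $1\circ_1 f=f=f\circ_i 1$ and, for $g$ of arity $m$,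
\[
(f\circ_i g)\circ_{i+j-1}h=f\circ_i(g\circ_j h)\quad(1\le j\le m),\qquad
(f\circ_j h)\circ_i g=(-1)^{|g||h|}(f\circ_i g)\circ_{j+m-1}h\quad(i<j).
\]
One reads $f\circ_i g$ as the insertion of the operation $g$ into the $i$-th input of $f$. Operads in spaces, simplicial sets, groupoids and abelian groups are defined in the same way, with cartesian products and without signs. A \emph{symmetric} operad has in addition compatible actions of the symmetric groups $S_n$ on $\mathcal{O}(n)$.

A point of $\mathcal{B}_2(n)$ is an $n$-tuple of closed disks, with centers $z_i$ and radii $r_i$, contained in the unit disk of $\mathbb{C}$ and having disjoint interiors. The composite $\circ_i$ replaces the $i$-th disk by the image of a second configuration under $y\mapsto z_i+r_iy$. This is the \emph{little disks operad}; relabeling the disks makes it symmetric, and balls in $\mathbb{R}^N$ give the little $N$-disks operad $\mathcal{B}_N$. The Eilenberg--Zilber shuffle map $C_*(X;R)\otimes C_*(Y;R)\to C_*(X\times Y;R)$ is natural, associative and graded commutative, so the singular chains on an operad of spaces form an operad.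

A map of operads is a \emph{quasi-isomorphism} if it induces an isomorphism on homology in each arity. The homology $H_*(\mathcal{O})$ of an operad is an operad with zero differential, and $\mathcal{O}$ is \emph{formal} if $\mathcal{O}$ and $H_*(\mathcal{O})$ are connected by a zigzag of quasi-isomorphisms of operads. An operad of spaces is \emph{stably formal over $R$} if its operad of singular chains with coefficients in $R$ is formal; for a symmetric operad one may ask for this with or without the symmetric group actions. Over a field every single complex is quasi-isomorphic to its homology, so formality measures whether these quasi-isomorphisms can be made compatible with all compositions at once.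

The operad $\mathcal{B}_N$ is known to be stably formal over $\mathbb{R}$. In positive characteristic, a computer calculation of P.~Salvatore shows that the space $\mathcal{B}_2(4)$ is not formal over $\mathbb{Z}/2$: its cohomology algebra and its algebra of singular cochains are not quasi-isomorphic. That statement concerns the cup product on one space; it is not used below. The question of this paper concerns the compositions:

\begin{quote}
\emph{Is the little disks operad $\mathcal{B}_2$, regarded as a non-symmetric operad, stably formal over some field of positive characteristic?}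
\end{quote}

The word \emph{non-symmetric} is what makes the question delicate. If the group actions are kept, formality fails over a field $k$ of characteristic $p$ for a reason that involves no composition. Let $P$ be a free resolution of $k$ over $k[C_p]$, where $C_p\subset S_p$ is cyclic of order $p$. The functor $P\otimes_{k[C_p]}-$ preserves quasi-isomorphisms. On $C_*(\mathcal{B}_2(p);k)$ it computes the homology of $\mathcal{B}_2(p)/C_p$, because the action is free; this quotient is weakly equivalent to the $2p$-dimensional manifold of configurations of centers modulo $C_p$, so its homology vanishes in degrees above $2p$. On $H_*(\mathcal{B}_2(p);k)$, with zero differential, the result contains $H_*(C_p;k)$, which is nonzero in every degree $\ge 0$. Once the group actions are forgotten this argument disappears. Since moreover the integral homology of $\mathcal{B}_2(n)$ has no torsion, nothing in the homology operad singles out a prime, and one may well guess that the non-symmetric operad is formal at least for large $p$. The guess is right in low arities and wrong from arity $p+2$ on.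

\subsection{Results}

For an operad $\mathcal{O}$ and $1\le r\le\infty$, let $\mathcal{O}_{[1,r]}(n)=\mathcal{O}(n)$ for $1\le n\le r$ and $0$ otherwise, compositions that land in arity $>r$ being $0$; we write $\mathcal{O}_{[1,\infty)}$ when $r=\infty$. This is an operad: composing operations of arity $\ge1$ never lowers arity, so $\mathcal{O}_{[1,\infty)}$ is a suboperad of $\mathcal{O}$, its part of arity $>r$ is an ideal, and $\mathcal{O}_{[1,r]}$ is the quotient. Truncation is a functor, it preserves quasi-isomorphisms, and it commutes with homology. Hence every truncation of a formal operad is formal.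

\begin{theorem}\label{thm:A}
Let $k$ be a field of characteristic $p>0$ and let $r\ge p+2$, with $r=\infty$ allowed. Then $C_*(\mathcal{B}_2;k)_{[1,r]}$ and $H_*(\mathcal{B}_2;k)_{[1,r]}$ are not connected by a zigzag of quasi-isomorphisms of non-symmetric operads. In particular, the non-symmetric operad $\mathcal{B}_2$ is not stably formal over any field of positive characteristic.
\end{theorem}

A zigzag of symmetric operads is in particular a zigzag of non-symmetric operads, so Theorem~\ref{thm:A} also covers the symmetric case.

\begin{theorem}\label{thm:B}
Let $R\neq0$ be a commutative ring. Then $C_*(\mathcal{B}_2;R)_{[1,\infty)}$ and $H_*(\mathcal{B}_2;R)_{[1,\infty)}$ are connected by a zigzag of quasi-isomorphisms of non-symmetric operads over $R$ if and only if $\mathbb{Q}\subset R$.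
\end{theorem}

\begin{theorem}\label{thm:C}
Let $k$ be a field of characteristic $p>0$. Then $C_*(\mathcal{B}_2;k)_{[1,r]}$ is formal as a non-symmetric operad if and only if $r\le p+1$.
\end{theorem}

To prove that an operad is not formal, one looks for a structure that is invariant under quasi-isomorphism, exists in the homology, and does not exist in the chains. Section~\ref{sec:pairs} defines such a structure, an $A_\infty$-product together with a Hochschild cocycle. Nonexistence may be tested after mapping to any other operad, and Section~\ref{sec:torus} maps $\mathcal{B}_2$ to an operad of tori with explicit chains; this reduces Theorems~\ref{thm:A} and~\ref{thm:B} to Proposition~\ref{prop:key}. Section~\ref{sec:two} proves that proposition by hand for $p=2$, and Sections~\ref{sec:decalage} and~\ref{sec:obstruction} prove it for all $p$. Section~\ref{sec:formal} proves formality in arities $\le p+1$ by a weight argument.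

\section{A product and a Hochschild cocycle, up to homotopy}\label{sec:pairs}

The space $\mathcal{B}_2(2)$ is homotopy equivalent to a circle. Let $m\in H_0(\mathcal{B}_2(2);R)$ be the class of a point and $b\in H_1(\mathcal{B}_2(2);R)$ the class of a full counterclockwise turn of disk $2$ around disk $1$. In arity $3$ we have
\begin{equation}\label{eq:relations}
m\circ_1m=m\circ_2m,\qquad m\circ_1b+b\circ_1m=m\circ_2b+b\circ_2m .
\end{equation}
The first relation says that $m$ is associative; the second, proved in Lemma~\ref{lem:homology}, reads $b(x,y)z+b(xy,z)=x\,b(y,z)+b(x,yz)$ and says that $b$ is a Hochschild $2$-cocycle for $m$. On chains these relations hold only up to boundaries, the chosen bounding chains satisfy relations up to boundaries in arity $4$, and so on. We write down the whole tower. The signs are handled once and for all by the operadic suspension.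

\subsection{Suspension and the pre-Lie identity}

Let $S=Rs$ with $|s|=1$, and let $e_n\colon S^{\otimes n}\to S$ send $s^{\otimes n}$ to $s$, so $|e_n|=1-n$. The sign rule gives $e_n\circ_ie_m=(-1)^{(m-1)(i-1)}e_{n+m-1}$ in the endomorphism operad $\mathrm{End}_S$, since $e_m$ passes $i-1$ copies of $s$. Let $\Lambda\mathcal{O}$ be the aritywise tensor product $\mathcal{O}\otimes\mathrm{End}_S$. For $f\in\mathcal{O}(n)_d$ the element $f\otimes e_n$ has degree $d+1-n$, we have $\partial(f\otimes e_n)=\partial f\otimes e_n$, and
\begin{equation}\label{eq:susp}
(f\otimes e_n)\circ_i(g\otimes e_m)=(-1)^{(n-1)|g|+(m-1)(i-1)}\,(f\circ_ig)\otimes e_{n+m-1}.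
\end{equation}
The functor $\Lambda$ shifts each complex, so it preserves surjections and quasi-isomorphisms.

In an operad $Q$ put $f\circ g=\sum_if\circ_ig$ and $[f,g]=f\circ g-(-1)^{|f||g|}g\circ f$. These operations extend to homogeneous families $f=(f_n)\in\prod_{n\ge1}Q(n)$, because each arity receives finitely many terms, and $\partial(f\circ g)=\partial f\circ g+(-1)^{|f|}f\circ\partial g$. In $(f\circ g)\circ h$ the operation $h$ is inserted either into $g$ or into another input of $f$, to the right or to the left of $g$. With $f\{g,h\}=\sum_{i<j}(f\circ_ig)\circ_{j+m-1}h$ for $g$ of arity $m$, the operad axioms give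
\[
(f\circ g)\circ h=f\circ(g\circ h)+f\{g,h\}+(-1)^{|g||h|}f\{h,g\}.
\]
We use two consequences. If $\mu$ has odd degree and $\beta$ has degree $0$, then
\begin{align}
(f\circ\mu)\circ\mu&=f\circ(\mu\circ\mu),\label{eq:odd}\\
(f\circ g)\circ\beta-f\circ(g\circ\beta)&=(f\circ\beta)\circ g-f\circ(\beta\circ g).\label{eq:even}
\end{align}

\begin{definition}\label{def:pair}
An \emph{$A_\infty$-pair} in an operad $\mathcal{O}$ is a pair $\mu\in\prod_{n\ge2}\Lambda\mathcal{O}(n)_{-1}$, $\beta\in\prod_{n\ge2}\Lambda\mathcal{O}(n)_0$ with
\begin{equation}\label{eq:MC}
\partial\mu+\mu\circ\mu=0,\qquad\partial\beta+[\mu,\beta]=0 .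
\end{equation}
\end{definition}

We use the same letter for an element of $\Lambda\mathcal{O}(n)$ and for the underlying element of $\mathcal{O}(n)$, so that $\mu_n\in\mathcal{O}(n)_{n-2}$ and $\beta_n\in\mathcal{O}(n)_{n-1}$. In arity $2$ the equations say that $\mu_2$ and $\beta_2$ are cycles; the classes $[\mu_2]\in H_0(\mathcal{O}(2))$ and $[\beta_2]\in H_1(\mathcal{O}(2))$ are the \emph{leading classes} of the pair. In arity $3$, formula \eqref{eq:susp} turns \eqref{eq:MC} into the following equations in $\mathcal{O}(3)$:
\begin{equation}\label{eq:arity3}
\partial\mu_3=\mu_2\circ_2\mu_2-\mu_2\circ_1\mu_2,\qquad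
\partial\beta_3=\mu_2\circ_1\beta_2-\mu_2\circ_2\beta_2+\beta_2\circ_1\mu_2-\beta_2\circ_2\mu_2 .
\end{equation}
These are the relations \eqref{eq:relations} up to boundaries. A map of operads carries $A_\infty$-pairs to $A_\infty$-pairs.

\subsection{Homotopy invariance}

The arity $n$ part of $\mu\circ\mu$ or $[\mu,\beta]$ involves only components of arity $<n$, since both factors have arity $\ge2$. So \eqref{eq:MC} can be solved by induction on $n$, provided that at each stage a certain cycle bounds.

\begin{lemma}\label{lem:cycle}
Let $\mu_j,\beta_j$ be given for $2\le j<n$ and satisfy \eqref{eq:MC} in arities $<n$. Then the arity $n$ parts of $\mu\circ\mu$ and of $[\mu,\beta]$ are cycles.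
\end{lemma}

\begin{proof}
We compute in arity $n$, where $\partial\mu$ and $\partial\beta$ enter only through components of arity $<n$ and may be replaced by $-\mu\circ\mu$ and $-[\mu,\beta]$. First, $\partial(\mu\circ\mu)=-(\mu\circ\mu)\circ\mu+\mu\circ(\mu\circ\mu)=0$ by \eqref{eq:odd}. Next, $\partial[\mu,\beta]=-[\mu\circ\mu,\beta]+[\mu,[\mu,\beta]]$, and
\[
[\mu,[\mu,\beta]]=\mu\circ(\mu\circ\beta)-\mu\circ(\beta\circ\mu)+(\mu\circ\beta)\circ\mu-(\beta\circ\mu)\circ\mu .
\]
By \eqref{eq:even} with $f=g=\mu$ the first three terms add up to $(\mu\circ\mu)\circ\beta$, and by \eqref{eq:odd} the last one is $-\beta\circ(\mu\circ\mu)$. The total is $[\mu\circ\mu,\beta]$.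
\end{proof}

\begin{lemma}[Transfer]\label{lem:transfer}
Let $\mathcal{O}$ and $\mathcal{O}'$ be connected by a zigzag of maps of operads over $R$ in which every arrow pointing toward $\mathcal{O}$ is a quasi-isomorphism, and let $z\colon H_*(\mathcal{O})\to H_*(\mathcal{O}')$ be the induced map. For every $A_\infty$-pair $(\mu,\beta)$ in $\mathcal{O}$ there is an $A_\infty$-pair in $\mathcal{O}'$ with leading classes $z[\mu_2]$ and $z[\beta_2]$.
\end{lemma}

Lemma~\ref{lem:cycle} says that $A_\infty$-pairs are the maps to $\Lambda\mathcal{O}$ from a free graded operad on generators $\mu_n,\beta_n$ with a differential defined by \eqref{eq:MC}. That operad is built by attaching cells, and Lemma~\ref{lem:transfer} is then an instance of the model structure on non-symmetric operads of \cite{Muro}. Here is a direct proof.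

\begin{proof}
Along a forward arrow we push the pair forward. It remains to treat a quasi-isomorphism $w\colon\mathcal{O}'\to\mathcal{O}$.

Suppose first that $w$ is surjective, so that $\ker w$ is acyclic. We lift the pair exactly, by induction on the arity. Let lifts $\mu'_j,\beta'_j$ for $j<n$ satisfy \eqref{eq:MC} in arities $<n$. The arity $n$ part $c$ of $-\mu'\circ\mu'$ is a cycle by Lemma~\ref{lem:cycle}, and $w(c)=\partial\mu_n$. Choose $y$ with $w(y)=\mu_n$. Then $c-\partial y$ is a cycle in $\ker w$, so $c-\partial y=\partial y'$ with $y'\in\ker w$, and $\mu'_n=y+y'$ is the required lift. The same argument with $-[\mu',\beta']$ in place of $-\mu'\circ\mu'$ gives $\beta'_n$.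

In general we enlarge $\mathcal{O}'$ to make $w$ surjective. Let $D(n)$ be the free module on symbols $u_y,v_y$, for $y$ a homogeneous element of $\mathcal{O}(n)$, with $|u_y|=|y|$, $\partial u_y=v_y$ and $\partial v_y=0$. This complex is contractible. Let $\mathcal{O}''$ be the coproduct of $\mathcal{O}'$ with the free operad on $D$. As a complex, $\mathcal{O}''(n)$ is a direct sum over planar rooted trees with $n$ leaves whose vertices are colored black and white, such that adjacent vertices have different colors and the root and all leaves are attached to black vertices; the summand of a tree is the tensor product of $\mathcal{O}'(a)$ over the black vertices and of $D(a)$ over the white ones, $a$ being the number of inputs of the vertex. Composition grafts two trees and contracts the new edge, which joins two black vertices, by composing in $\mathcal{O}'$. The tree with one vertex contributes $\mathcal{O}'(n)$, and every other summand has a contractible tensor factor, so it is contractible. Hence the inclusion $\iota\colon\mathcal{O}'\to\mathcal{O}''$ is a quasi-isomorphism. Let $\rho\colon\mathcal{O}''\to\mathcal{O}'$ be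 the identity on $\mathcal{O}'$ and $0$ on $D$, and let $q\colon\mathcal{O}''\to\mathcal{O}$ be $w$ on $\mathcal{O}'$ and $u_y\mapsto y$, $v_y\mapsto\partial y$ on $D$. Then $q$ is surjective, and it is a quasi-isomorphism because $q\iota=w$. Lift the pair along $q$ and apply $\rho$. Since $\rho\iota=\mathrm{id}$, we have $H_*(\rho)=H_*(\iota)^{-1}$ and $H_*(w)H_*(\rho)=H_*(q)$, so $H_*(w)$ sends the leading classes of the new pair to $[\mu_2]$ and $[\beta_2]$.
\end{proof}

\section{Winding numbers and the torus operad}\label{sec:torus}

Singular chains on $\mathcal{B}_2$ are too large to compute with. We replace them by a smaller operad that still sees the class $b$. Sending a configuration of disks to its centers is a homotopy equivalence from $\mathcal{B}_2(n)$ to the configuration space of $n$ labeled points in the plane, which is path connected. For $i<j$ let $w_{ij}$ be the winding number of a loop, that is, the degree of $(z_j-z_i)/|z_j-z_i|$. We use Arnold's computation of the cohomology: with coefficients in any commutative ring $R$, the ring $H^*(\mathcal{B}_2(n);R)$ is generated by $H^1$, and the $w_{ij}$ identify $H_1(\mathcal{B}_2(n);R)$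 with $R^{\binom n2}$.

\subsection{The operad $T$}

The rule by which winding numbers behave under insertion of disks defines an operad. For $n\ge1$ let $T(n)$ be the free abelian group with basis $t_{ij}$, $1\le i<j\le n$; the coordinates of $u\in T(n)$ are written $u_{ij}$. For $u\in T(n)$, $v\in T(m)$ and $1\le i\le n$, call $\{i,\dots,i+m-1\}$ the \emph{block}, let $\sigma\colon\{1,\dots,n+m-1\}\to\{1,\dots,n\}$ be the monotone surjection that collapses the block to $i$, and put
\[
(u\circ_iv)_{ab}=
\begin{cases}
v_{a-i+1,\,b-i+1}&\text{if $a$ and $b$ both lie in the block,}\\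
u_{\sigma(a)\sigma(b)}&\text{otherwise.}
\end{cases}
\]
Each $\circ_i\colon T(n)\times T(m)\to T(n+m-1)$ is a homomorphism, and $0\in T(1)=0$ is a unit. The operad axioms hold because an iterated composite has a description that does not mention the order of composition. Draw it as a planar tree with vertices labeled by the operations; the paths from the leaves $a$ and $b$ to the root first meet at a vertex, entering it through inputs $a'<b'$, and the $(a,b)$ entry of the composite is the $(a',b')$ entry of the label of that vertex.

For a groupoid $\mathcal{G}$ let $B\mathcal{G}$ be its nerve; a group is a groupoid with one object. For a simplicial set $X$ let $N_*(X;R)$ be the normalized chain complex, the quotient of the simplicial chains by the degenerate simplices. The nerve preserves products and the shuffle map descends to normalized chains, so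
\[
E=N_*(BT;R)
\]
is an operad. The space underlying $BT(n)$ is a torus of dimension $\binom n2$. The module $E(n)_q$ is free on the symbols $[a_1|\cdots|a_q]$ with $a_l\in T(n)\setminus\{0\}$, a symbol with an entry $0$ is read as $0$, and
\[
\partial[a_1|\cdots|a_q]=[a_2|\cdots|a_q]+\sum_{l=1}^{q-1}(-1)^l[a_1|\cdots|a_l+a_{l+1}|\cdots|a_q]+(-1)^q[a_1|\cdots|a_{q-1}].
\]
Let $*_n\in E(n)_0$ be the vertex. The shuffle product with a vertex has a single term, so $f\circ_i*_m$ and $*_m\circ_if$ are the images of $f$ under the maps induced by the homomorphisms $u\mapsto u\circ_i0$ and $u\mapsto0\circ_iu$. We identify $T(2)=\mathbb{Z}$, so $[1]=[t_{12}]\in E(2)_1$, and $H_1(E(n))=T(n)\otimes R$ by $[a]\mapsto a$.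

Winding numbers are integers only for loops, so we restrict to paths whose endpoints have all directions $z_j-z_i$ equal to $1$. Let $\Pi$ denote the fundamental groupoid, which preserves products, and let $G(n)\subset\Pi\mathcal{B}_2(n)$ be the full subgroupoid on the configurations whose centers are real with $z_1<\dots<z_n$. Symmetric groups do not preserve $G(n)$, but non-symmetric compositions do: the inserted centers are real, increasing, and lie on the real diameter of disk $i$.

\begin{lemma}\label{lem:zigzag}
In arities $\ge1$ there is a zigzag of operads over $R$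
\[
C_*(\mathcal{B}_2;R)\longrightarrow N_*(\mathrm{Sing}\,\mathcal{B}_2;R)\longrightarrow N_*(B\Pi\mathcal{B}_2;R)\xleftarrow{\ \sim\ }N_*(BG;R)\longrightarrow E
\]
whose backward arrow is a quasi-isomorphism. The induced map on homology sends $m$ to the class of $*_2$ and $b$ to the class of $[1]$, and it is an isomorphism on $H_1$ in every arity.
\end{lemma}

\begin{proof}
The first arrow is the quotient map, and the second sends a singular simplex to the homotopy classes of its edges. The inclusion $G(n)\to\Pi\mathcal{B}_2(n)$ is an equivalence of groupoids because $\mathcal{B}_2(n)$ is path connected; hence the third arrow is a quasi-isomorphism. For a morphism $\gamma$ of $G(n)$ and $i<j$, the path $(z_j-z_i)/|z_j-z_i|$ is a loop in $S^1$ based at $1$, and its degree $w_{ij}(\gamma)$ is additive under concatenation. This defines a functor $w\colon G(n)\to T(n)$. We check that $w(\gamma\circ_i\eta)=w(\gamma)\circ_iw(\eta)$, where $\gamma$ has centers $z_j(t)$ and radii $r_j(t)$, and $\eta$ has centers $y_a(t)$. For two disks of the block, the difference of centers is $r_i(y_b-y_a)$, a positive multiple of the difference for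 $\eta$. For two disks outside the block nothing changes. For the disk coming from $y_a$ and a disk $j\ne i$ of $\gamma$, consider
\[
z_j(t)-z_i(t)-(1-s)\,r_i(t)\,y_a(t),\qquad0\le s\le1 .
\]
This is never $0$, because $z_i+(1-s)r_iy_a$ lies in the interior of disk $i$ and $z_j$ does not. At the two ends of the path it is real, hence of constant sign in $s$. So the winding number of the pair is $w_{ij}(\gamma)$ if $i<j$ and $w_{ji}(\gamma)$ if $j<i$, as required. A loop based at an object of $G(n)$ is sent to the tuple of its winding numbers, which gives the statement on $b$ and, by Arnold's computation, the isomorphism on $H_1$.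
\end{proof}

\begin{lemma}\label{lem:homology}
The relations \eqref{eq:relations} hold over any commutative ring $R$. Consequently $\mu=m\otimes e_2$, $\beta=b\otimes e_2$ is an $A_\infty$-pair in $H_*(\mathcal{B}_2;R)_{[1,r]}$ for every $r\ge2$.
\end{lemma}

\begin{proof}
The first relation holds because $\mathcal{B}_2(3)$ is path connected. By Lemma~\ref{lem:zigzag} the second may be checked in $T(3)\otimes R$, where
\begin{equation}\label{eq:four}
m\circ_1b=t_{12},\qquad m\circ_2b=t_{23},\qquad b\circ_1m=t_{13}+t_{23},\qquad b\circ_2m=t_{12}+t_{13}.
\end{equation}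
Both sides equal $t_{12}+t_{13}+t_{23}$. With $\mu_n=\beta_n=0$ for $n\ge3$ and $\partial=0$, the equations \eqref{eq:MC} are concentrated in arity $3$, where they are \eqref{eq:arity3}.
\end{proof}

The four elements \eqref{eq:four} span the free module of rank $3$, so the cocycle identity is, up to a scalar, the only linear relation among them. This is why it is the natural relation to test.

\subsection{Reduction to the torus operad}

\begin{proposition}\label{prop:key}
Let $R=k$ be a field of characteristic $p>0$. There is no $A_\infty$-pair in $E_{[1,p+2]}$ whose leading classes are the classes of $*_2$ and $[1]$.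
\end{proposition}

\begin{proof}[Proof of Theorems~\ref{thm:A} and~\ref{thm:B} from Proposition~\ref{prop:key}]
Let $R\to k$ be a ring homomorphism to a field of characteristic $p>0$, let $r\ge p+2$, and suppose that $C=C_*(\mathcal{B}_2;R)_{[1,r]}$ and $H=H_*(\mathcal{B}_2;R)_{[1,r]}$ are connected by a zigzag of quasi-isomorphisms. The zigzag induces an operad isomorphism $z\colon H\to H_*(C)=H$, which need not be the identity. Apply $z^{-1}$ to the pair of Lemma~\ref{lem:homology} and transfer the result along the zigzag by Lemma~\ref{lem:transfer}. This gives an $A_\infty$-pair in $C$ with leading classes exactly $m$ and $b$. The map $C\to C_*(\mathcal{B}_2;k)_{[1,p+2]}$, which changes coefficients and truncates, is additive and commutes with $\partial$ and with compositions, so it sends this pair to an $A_\infty$-pair with leading classes $m$ and $b$. Transfer along the truncation of the zigzag of Lemma~\ref{lem:zigzag} yields a pair that contradicts Proposition~\ref{prop:key}.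

The case $R=k$ is the first statement of Theorem~\ref{thm:A}; the second follows by truncation. For Theorem~\ref{thm:B}, suppose $\mathbb{Q}\not\subset R$. Then some prime $p$ is not invertible in $R$, so it lies in a maximal ideal $\mathfrak{m}$, and the argument applies with $k=R/\mathfrak{m}$ and $r=\infty$. If $\mathbb{Q}\subset R$, take the zigzag over $\mathbb{Q}$ given by Tamarkin's formality theorem \cite{Tamarkin}, forget the group actions, truncate, and tensor with $R$, which is flat over $\mathbb{Q}$.
\end{proof}

\subsection{The coboundary}

From now on $E$ is taken over a field $k$ of characteristic $p$. The gain in passing to $E$ is that the product is forced and strictly associative. Indeed $E(2)_0=k\,*_2$ and $\partial$ vanishes on $E(2)_1$, so a pair as in Proposition~\ref{prop:key} has $\mu_2=M:=*_2\otimes e_2$, and $M\circ M=(*_3-*_3)\otimes e_3=0$. The bracket with $M$ is a Hochschild coboundary. Define homomorphisms $d^r\colon T(n)\to T(n+1)$ for $0\le r\le n+1$ by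
\[
d^0u=0\circ_2u,\qquad d^ru=u\circ_r0\quad(1\le r\le n),\qquad d^{n+1}u=0\circ_1u,
\]
with $0\in T(2)$. All cases are given by one formula. Let $\sigma_r(i)=i$ for $i\le r$ and $\sigma_r(i)=i-1$ for $i>r$. Then
\begin{equation}\label{eq:coface}
(d^ru)_{ij}=u_{\sigma_r(i)\sigma_r(j)},\qquad\text{where }u_{0j}=u_{ii}=u_{i,n+1}=0 .
\end{equation}
The convention $u_{0j}=0$ is used for $r=0$, $i=1$; the convention $u_{ii}=0$ for $(i,j)=(r,r+1)$; and $u_{i,n+1}=0$ for $r=j=n+1$. We also write $d^r\colon E(n)\to E(n+1)$ for the induced chain maps, and $\delta=\sum_{r=0}^{n+1}(-1)^rd^r$, which commutes with $\partial$. For $f\in E(n)_d$, formula \eqref{eq:susp} gives $M\circ(f\otimes e_n)=\big((-1)^dd^{n+1}f+(-1)^{d+n-1}d^0f\big)\otimes e_{n+1}$ and $(f\otimes e_n)\circ M=\sum_{r=1}^n(-1)^{r-1}d^rf\otimes e_{n+1}$. Since $f\otimes e_n$ has degree $d+1-n$, we obtain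
\begin{equation}\label{eq:bracket}
[M,f\otimes e_n]=(-1)^{d+n-1}\,\delta f\otimes e_{n+1}.
\end{equation}
In particular $[M,\beta_n]=\delta\beta_n$, since $\beta_n\in E(n)_{n-1}$. Finally, let $x\colon E(2)_1\to k$ be the linear map with $x([a])=a\bmod p$. It vanishes on boundaries, because $\partial[a|a']=[a']-[a+a']+[a]$, so $x(\beta_2)=1$ whenever $\beta_2$ is homologous to $[1]$.

\section{Characteristic two, by hand}\label{sec:two}

Let $p=2$ and let $(\mu,\beta)$ be an $A_\infty$-pair in $E_{[1,4]}$ with $\mu_2=M$ and $\beta_2$ homologous to $[1]$. By \eqref{eq:bracket}, the equations \eqref{eq:MC} in arities $3$ and $4$ read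
\[
\partial\mu_3=0,\qquad\partial\mu_4+\delta\mu_3=0,\qquad\partial\beta_3+\delta\beta_2=0,\qquad\partial\beta_4+\delta\beta_3+[\mu_3,\beta_2]=0 .
\]

\emph{Removing $\mu_3$.} The first two equations say that $\mu_3$ is a cycle whose class lies in the kernel of $\delta\colon H_1(E(3))\to H_1(E(4))$. By \eqref{eq:coface}, $d^rt_{ij}$ is the sum of the $t_{ab}$ with $\sigma_r(a)=i$ and $\sigma_r(b)=j$. With signs, which hold in any characteristic,
\begin{align*}
\delta t_{12}&=t_{23}-(t_{13}+t_{23})+(t_{12}+t_{13})-t_{12}+t_{12}=t_{12},\\
\delta t_{13}&=t_{24}-(t_{14}+t_{24})+t_{14}-(t_{13}+t_{14})+t_{13}=-t_{14},\\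
\delta t_{23}&=t_{34}-t_{34}+(t_{24}+t_{34})-(t_{23}+t_{24})+t_{23}=t_{34}.
\end{align*}
So $\delta$ is injective, and $\mu_3=\partial\chi$ for some $\chi\in\Lambda E(3)_0$. As $\beta_2$ is a cycle, $[\mu_3,\beta_2]=\partial[\chi,\beta_2]$. With $\beta_4'=\beta_4+[\chi,\beta_2]$ we are left with
\begin{equation}\label{eq:two}
\partial\beta_3+\delta\beta_2=0,\qquad\partial\beta_4'+\delta\beta_3=0 .
\end{equation}

\emph{The first equation has solutions.} For $\beta_2=[1]$ we have
\[
\delta[1]=[t_{23}]-[t_{13}+t_{23}]+[t_{12}+t_{13}]-[t_{12}]=\partial\big([t_{13}|t_{23}]-[t_{12}|t_{13}]\big),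
\]
so $\beta_3=[t_{12}|t_{13}]-[t_{13}|t_{23}]$ is one. The second equation asks that the cycle $\delta\beta_3$ bound, for some choice of $\beta_3$. To rule out all choices at once we pair \eqref{eq:two} with cochains.

\emph{The cochains.} A function $T(n)^q\to\mathbb{F}_2$ that vanishes when an argument is $0$ is a linear functional on $E(n)_q$. Writing $a_{ij},a'_{ij}$ for the coordinates of the first and second argument, put
\[
\Phi_3(a)=a_{12}a_{13},\qquad\Phi_4(a,a')=a_{13}a'_{24}+a_{12}a'_{34}+a_{14}a'_{23}.
\]
Precomposing with $d^r$ substitutes $a_{\sigma_r(i)\sigma_r(j)}$ for $a_{ij}$. For $\Phi_3$, the maps $d^0,d^1,d^3$ give $0$, by $a_{01}=0$, $a_{11}=0$ and $a_{13}=0$ in arity $2$, while $d^2$ gives $a_{12}a_{12}$. Hence $\Phi_3\delta=a^2$ on $T(2)=\mathbb{Z}$, and \emph{as a function} $a^2=a\bmod2$, so $\Phi_3\delta=x$. The function $\Phi_3$ is not additive; its defect is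
\[
\Phi_3\partial[a|a']=a'_{12}a'_{13}+(a_{12}+a'_{12})(a_{13}+a'_{13})+a_{12}a_{13}=a_{12}a'_{13}+a_{13}a'_{12}.
\]
For $\Phi_4$: the map $d^0$ gives $0$ since each term contains a factor $a_{1j}$, and $d^4$ gives $0$ since each term contains the index $4$. The map $d^1$ gives $a_{12}a'_{13}+0+a_{13}a'_{12}$, the map $d^2$ gives $a_{12}a'_{23}+a_{12}a'_{23}+0=0$, and $d^3$ gives $a_{13}a'_{23}+0+a_{13}a'_{23}=0$. Hence $\Phi_4\delta=\Phi_3\partial$. Finally $\Phi_4$ is biadditive, so
\[
\Phi_4\partial[a|a'|a'']=\Phi_4(a',a'')-\Phi_4(a+a',a'')+\Phi_4(a,a'+a'')-\Phi_4(a,a')=0 .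
\]
Now \eqref{eq:two} gives
\[
1=x(\beta_2)=\Phi_3\delta\beta_2=\Phi_3\partial\beta_3=\Phi_4\delta\beta_3=\Phi_4\partial\beta'_4=0,
\]
a contradiction. This proves Proposition~\ref{prop:key} for $p=2$.

Two features generalize. First, no linear form can play the role of $\Phi_3$: a linear form vanishes on boundaries, and $\delta[1]$ is a boundary. What works is a polynomial of degree $p$, with $a^p$ in place of $a$. Second, the chain $\Phi_3,\Phi_4,\dots$ stops because the number of arguments grows by one at each step while the degree stays $p$. For odd $p$ the formulas are no longer short, so we need existence proofs: one to remove $\mu_3,\dots,\mu_{p+1}$, and one to produce $\Phi_3,\dots,\Phi_{p+2}$. Both come from the observation that the $d^r$ are dual to the face maps of a simplicial $2$-sphere.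

\section{Symmetric and exterior powers of simplicial spheres}\label{sec:decalage}

Vector spaces in this section are over $\mathbb{F}_p$. The homology of a simplicial vector space $V_\bullet$ is that of the complex with $V_n$ in degree $n$ and differential the alternating sum of the faces. A constant simplicial vector space $V$ has homology $V$ in degree $0$. A functor on vector spaces, applied levelwise, gives a new simplicial vector space.

Let $[n]=\{0,\dots,n\}$. The simplicial set $\Delta^s$ has as $n$-simplices the monotone maps $\alpha\colon[n]\to[s]$, and the $r$-th face deletes $r$ from the domain. Let $\mathbb{S}^s$ be the quotient of $\mathbb{F}_p\{\Delta^s\}$ by the span of the non-surjective maps. Its homology is the reduced homology of the sphere $\Delta^s/\partial\Delta^s$, that is, $\mathbb{F}_p$ in degree $s$, and $\mathbb{S}^0$ is the constant $\mathbb{F}_p$.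

\begin{lemma}\label{lem:sphere}
Let $L_n=\mathrm{Hom}(T(n),\mathbb{F}_p)$, with basis the coordinates $a_{ij}$, and $L_0=L_1=0$. There are isomorphisms $L_n\cong\mathbb{S}^2_n$ that carry $(d^r)^*\colon L_{n+1}\to L_n$ to the $r$-th face map.
\end{lemma}

\begin{proof}
A monotone surjection $\alpha\colon[n]\to[2]$ is determined by its two jumps $i=\min\{t:\alpha(t)\ge1\}$ and $j=\min\{t:\alpha(t)\ge2\}$, which satisfy $1\le i<j\le n$; match it with $a_{ij}$. Let $\alpha$ be defined on $[n+1]$, delete $r$ and renumber. A jump at $i>r$ moves to $i-1$. A jump at $i\le r$ stays at $i$: for $i=r$ the element $r+1$ takes the place of $r$. So the jumps become $\sigma_r(i),\sigma_r(j)$. The new map misses $0$, $1$ or $2$ exactly when $\sigma_r(i)=0$, $\sigma_r(i)=\sigma_r(j)$ or $\sigma_r(j)=n+1$. This agrees with \eqref{eq:coface}.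
\end{proof}

For a finite-dimensional $V$ let $\mathrm{Sym}^wV$ be the coinvariants and $\Gamma^wV$ the invariants of $S_w$ on $V^{\otimes w}$, and let $\bigwedge^wV$ be the exterior power. If $x_1,\dots,x_l$ is a basis of $V$, then $\Gamma^wV$ has the basis $\gamma_c$, for $c\in\mathbb{N}^l$ with $\sum c_i=w$, where $\gamma_c$ is the sum of the words containing each $x_i$ exactly $c_i$ times. The natural map $\Gamma^wV\to V^{\otimes w}\to\mathrm{Sym}^wV$ sends $\gamma_c$ to $w!/\prod c_i!$ times the monomial $x^c$, so it is an isomorphism when $w<p$. The inclusion $\Gamma^wV\subset\Gamma^{w-1}V\otimes V$ sends $\gamma_c$ to $\sum_i\gamma_{c-\epsilon_i}\otimes x_i$, where $\epsilon_i$ is the $i$-th unit vector. The next lemma lowers the dimension of the sphere at the price of changing the functor.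

\begin{lemma}\label{lem:decalage}
Let $W$ be a finite-dimensional vector space and $s,w\ge1$. For all $n$,
\[
H_n\big(\mathrm{Sym}^w(\mathbb{S}^s\otimes W)\big)\cong H_{n-w}\big({\textstyle\bigwedge^w}(\mathbb{S}^{s-1}\otimes W)\big),\qquad
H_n\big({\textstyle\bigwedge^w}(\mathbb{S}^s\otimes W)\big)\cong H_{n-w}\big(\Gamma^w(\mathbb{S}^{s-1}\otimes W)\big).
\]
\end{lemma}

\begin{proof}
\emph{A contractible cone.} Let $C$ be the quotient of $\mathbb{F}_p\{\Delta^s\}$ by the span of the maps $\alpha$ that miss some $i\ge1$. The maps with image exactly $\{1,\dots,s\}$ span a simplicial subspace isomorphic to $\mathbb{S}^{s-1}$, with quotient $\mathbb{S}^s$. Tensoring with $W$ gives an exact sequence $0\to X\to Z\to Y\to0$ with $X=\mathbb{S}^{s-1}\otimes W$, $Z=C\otimes W$, $Y=\mathbb{S}^s\otimes W$.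

A simplicial homotopy on $V_\bullet$ is a family of linear maps $h_\tau\colon V_n\to V_n$, indexed by the monotone maps $\tau\colon[n]\to[1]$ and compatible with the simplicial operators; its ends, given by the constant maps $\tau=0$ and $\tau=1$, induce the same map on homology. Put $h_\tau(\alpha)=\tau\cdot\alpha$, the pointwise product, which is monotone. If $\alpha$ misses $i\ge1$, so does $\tau\cdot\alpha$. Hence $h$ descends to $C$ and to $Z$, with ends $0$ and the identity. For $i\ge1$ and any simplicial vector space $V$, the maps $\mathrm{id}\otimes\mathrm{Sym}^ih_\tau$ form a homotopy from $0$ to the identity of $V\otimes\mathrm{Sym}^iZ$, which is therefore acyclic. The same holds for $V\otimes\bigwedge^iZ$.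

\emph{Koszul sequences.} Consider the natural sequences
\begin{gather*}
0\to{\textstyle\bigwedge^w}X\to{\textstyle\bigwedge^{w-1}}X\otimes Z\to\cdots\to X\otimes\mathrm{Sym}^{w-1}Z\to\mathrm{Sym}^wZ\to\mathrm{Sym}^wY\to0,\\
0\to\Gamma^wX\to\Gamma^{w-1}X\otimes Z\to\cdots\to X\otimes{\textstyle\bigwedge^{w-1}}Z\to{\textstyle\bigwedge^w}Z\to{\textstyle\bigwedge^w}Y\to0,
\end{gather*}
with differentials $x_1\wedge\dots\wedge x_i\otimes f\mapsto\sum_l(-1)^{l-1}x_1\wedge\cdots\widehat{x_l}\cdots\wedge x_i\otimes x_lf$ and $\gamma_c\otimes\omega\mapsto\sum_l\gamma_{c-\epsilon_l}\otimes x_l\wedge\omega$. We claim that they are exact in each simplicial level. Fix a level and a splitting $Z=X\oplus Y$. Summed over $w$ and without their last terms, the sequences become $K(X)\otimes\mathrm{Sym}\,Y$ and $K'(X)\otimes\bigwedge Y$, where $K(X)=\bigwedge X\otimes\mathrm{Sym}\,X$ and $K'(X)=\Gamma X\otimes\bigwedge X$. A basis of $X$ writes $K(X)$ and $K'(X)$ as tensor products of the same complexes for lines. For a line $\mathbb{F}_px$, the part of weight $w\ge1$ is the isomorphism $x\otimes x^{w-1}\mapsto x^w$, respectively $\gamma_w\mapsto\gamma_{w-1}\otimes x$.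 By the K\"unneth formula $K(X)$ and $K'(X)$ have homology $\mathbb{F}_p$, in weight $0$, and the claim follows.

In each sequence the $w$ terms strictly between the first and the last are acyclic. Cutting the sequence into $w$ short exact sequences and using the connecting isomorphisms shifts the degree by $w$.
\end{proof}

The first application removes the higher products. It generalizes the injectivity of $\delta$ on $H_1(E(3))$ found in Section~\ref{sec:two}.

\begin{lemma}\label{lem:exact}
For $3\le n\le p+1$, the sequence $H_{n-2}(E(n-1))\xrightarrow{\delta}H_{n-2}(E(n))\xrightarrow{\delta}H_{n-2}(E(n+1))$ is exact in the middle.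
\end{lemma}

\begin{proof}
Put $w=n-2$, so $1\le w\le p-1$. For a finitely generated free abelian group $A$, the cup product gives the cohomology of a torus, $H^w(BA;k)\cong\bigwedge^w\mathrm{Hom}(A,k)=\bigwedge^w\mathrm{Hom}(A,\mathbb{F}_p)\otimes k$, naturally in $A$. By Lemma~\ref{lem:sphere}, the dual of our sequence is the part in degrees $n+1,n,n-1$ of the alternating face complex of $\bigwedge^w\mathbb{S}^2$, tensored with $k$. By Lemma~\ref{lem:decalage} its homology in degree $n=w+2$ is $H_2(\Gamma^w\mathbb{S}^1)\otimes k$. For $w=1$ this is $H_2(\mathbb{S}^1)\otimes k=0$. For $2\le w<p$ we have $\Gamma^w\cong\mathrm{Sym}^w$, and $H_2(\mathrm{Sym}^w\mathbb{S}^1)\cong H_{2-w}(\bigwedge^w\mathbb{S}^0)=0$ because $\bigwedge^w\mathbb{F}_p=0$.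
\end{proof}

The bound $n\le p+1$ enters through $\Gamma^w\cong\mathrm{Sym}^w$, which fails for $w=p$. The second application produces the cochains.

\begin{lemma}\label{lem:Phi}
There are $k$-linear functionals $\Phi_n\colon E(n)_{n-2}\to k$ for $3\le n\le p+2$ such that
\begin{enumerate}
\item[(i)] $\Phi_3\,\delta=x$ on $E(2)_1$;
\item[(ii)] $\Phi_n\,\partial+\Phi_{n+1}\,\delta=0$ on $E(n)_{n-1}$ for $3\le n\le p+1$;
\item[(iii)] $\Phi_{p+2}\,\partial=0$ on $E(p+2)_{p+1}$.
\end{enumerate}
\end{lemma}

\begin{proof}
\emph{Polynomial cochains.} For $q\ge1$, the space $\mathrm{Sym}^p(L_n\otimes\mathbb{F}_p^q)$ consists of the homogeneous polynomials of degree $p$ in the variables $a^{(l)}_{ij}$, the coordinates of $q$ arguments $a^{(1)},\dots,a^{(q)}\in T(n)$. Let $P^q_n$ be the span of the monomials that involve all $q$ arguments; equivalently, $P^q_n$ consists of the polynomials that become $0$ when any one argument is set to $0$. Then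
\begin{equation}\label{eq:top}
P^q_n=0\qquad\text{for }q>p .
\end{equation}
Let $\delta^*=\sum_r(-1)^r(d^r)^*$, where $(d^r)^*$ substitutes $a^{(l)}_{\sigma_r(i)\sigma_r(j)}$ for $a^{(l)}_{ij}$, and let $\partial^*$ be the formal substitution
\begin{multline*}
(\partial^*\Psi)(a^{(1)},\dots,a^{(q+1)})=\Psi(a^{(2)},\dots,a^{(q+1)})\\
+\sum_{l=1}^q(-1)^l\,\Psi(a^{(1)},\dots,a^{(l)}+a^{(l+1)},\dots,a^{(q+1)})+(-1)^{q+1}\Psi(a^{(1)},\dots,a^{(q)}),
\end{multline*}
whose terms we number $0,1,\dots,q+1$. As for the bar differential, $\partial^*\partial^*=0$; and $\partial^*\delta^*=\delta^*\partial^*$, because one operator acts on the index $l$ and the other on the indices $i,j$. The operator $\partial^*$ maps $P^q_n$ to $P^{q+1}_n$: if $a^{(l)}=0$, the terms numbered $l-1$ and $l$ cancel, and each other term has an argument $0$. Each $(d^r)^*$ sends a monomial to $0$ or to a monomial involving the same arguments, so $(P^q_\bullet,\delta^*)$ is a direct summand of the complex $(\mathrm{Sym}^p(L_\bullet\otimes\mathbb{F}_p^q),\delta^*)$. By Lemma~\ref{lem:sphere} and two applications of Lemma~\ref{lem:decalage}, the homology of the latter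 in degree $n$ is $H_{n-2p}$ of the constant simplicial vector space $\Gamma^p(\mathbb{F}_p^q)$. Hence
\begin{equation}\label{eq:rows}
P^q_{n+1}\xrightarrow{\delta^*}P^q_n\xrightarrow{\delta^*}P^q_{n-1}\quad\text{is exact for }n\ne2p .
\end{equation}
We use this for $2\le n\le p+1$, and $p+1<2p$.

\emph{The staircase.} Let $a$ be the coordinate of $T(2)$. Then $a^p\in P^1_2$ satisfies $\delta^*a^p\in P^1_1=0$, so \eqref{eq:rows} gives $\Psi_3\in P^1_3$ with $\delta^*\Psi_3=a^p$. Moreover $\partial^*a^p=a'^{\,p}-(a+a')^p+a^p=0$ over $\mathbb{F}_p$. We construct $\Psi_{n+1}\in P^{n-1}_{n+1}$ with $\delta^*\Psi_{n+1}=-\partial^*\Psi_n$ for $3\le n\le p+1$ by induction. By \eqref{eq:rows} it suffices to see that $\delta^*\partial^*\Psi_n=\partial^*\delta^*\Psi_n$ vanishes. For $n=3$ it equals $\partial^*a^p=0$, and for $n>3$ it equals $-\partial^*\partial^*\Psi_{n-1}=0$. At the end, $\partial^*\Psi_{p+2}\in P^{p+1}_{p+2}=0$ by \eqref{eq:top}.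

\emph{From polynomials to functions.} An element of $P^q_n$ defines a function $T(n)^q\to\mathbb{F}_p\subset k$ that vanishes when an argument is $0$, hence a functional on $E(n)_q$, and $\delta^*,\partial^*$ become precomposition with $\delta,\partial$. Let $\Phi_n$ be the functional of $\Psi_n$. Then (ii) and (iii) hold, and (i) holds because $a^p\equiv a\pmod p$ for every integer $a$.
\end{proof}

The characteristic is used twice, in opposite directions. The additivity of $a^p$ starts the staircase among polynomials of degree $p$, where \eqref{eq:rows} holds; Fermat's little theorem identifies $a^p$ with the cocycle $x$, which detects $b$. Among polynomials of degree $1$ the analog of \eqref{eq:rows} fails at the first step, since $H_2(\mathbb{S}^2)$ is spanned by $a$ itself.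

\section{The obstruction in arity $p+2$}\label{sec:obstruction}

In Section~\ref{sec:two} the only higher product in the way was $\mu_3$, and it could be absorbed into $\beta_4$. For odd $p$ the products $\mu_3,\dots,\mu_{p+1}$ interact, and we remove them one at a time by changing the pair $(\mu,\beta)$ as a whole.

\subsection{Gauge transformations}

Let $\mathcal{O}$ be an operad, $Q=\Lambda\mathcal{O}$, and fix $\varphi=1+\varphi_2+\varphi_3+\cdots\in\prod_{n\ge1}Q(n)_0$. For homogeneous $f,\theta\in\prod_{n\ge1}Q(n)$ put
\[
f\star\varphi=\sum_nf_n(\varphi,\dots,\varphi),\qquad f\star(\varphi;\theta)=\sum_n\sum_{i=1}^nf_n(\varphi,\dots,\varphi,\theta,\varphi,\dots,\varphi),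
\]
with $\theta$ in position $i$, where $f_n(x_1,\dots,x_n)=(\cdots(f_n\circ_nx_n)\cdots)\circ_1x_1$. Since $\varphi$ has degree $0$, the order of the insertions does not matter and no signs appear. The Leibniz rule and the operad axioms give
\begin{align}
\partial(f\star\varphi)&=(\partial f)\star\varphi+(-1)^{|f|}f\star(\varphi;\partial\varphi),\label{eq:R1}\\
(f\circ g)\star\varphi&=f\star(\varphi;g\star\varphi),\label{eq:R2}\\
(f\star\varphi)\circ h&=f\star(\varphi;\varphi\circ h).\label{eq:R3}
\end{align}
In \eqref{eq:R2} both sides insert $g$ into one input of $f$ and fill all remaining inputs with $\varphi$; in \eqref{eq:R3} both sides insert $h$ into an input of one of the copies of $\varphi$. The arity $n$ part of $f\star\varphi$ is $f_n$ plus terms in the $f_j$ with $j<n$, so $f\mapsto f\star\varphi$ is a bijection of $\prod_{n\ge2}Q(n)$.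

\begin{lemma}\label{lem:gauge}
Let $(\mu,\beta)$ be an $A_\infty$-pair in $\mathcal{O}$, and define $\mu',\beta'$ by
\begin{equation}\label{eq:gauge}
\mu'\star\varphi=\varphi\circ\mu-\partial\varphi,\qquad\beta'\star\varphi=\varphi\circ\beta .
\end{equation}
Then $(\mu',\beta')$ is an $A_\infty$-pair and $\beta'_2=\beta_2$.
\end{lemma}

The first equation in \eqref{eq:gauge} is the one that makes $\varphi$ an $A_\infty$-morphism from $\mu$ to $\mu'$, and the second transports $\beta$ along it.

\begin{proof}
Put $\theta=\varphi\circ\mu-\partial\varphi$ and $\eta=\varphi\circ\beta$; both start in arity $2$, and $\eta_2=1\circ\beta_2$ gives $\beta_2'=\beta_2$. By injectivity of $-\star\varphi$ it suffices to apply it to the two expressions in \eqref{eq:MC}. By \eqref{eq:R1}, $(\partial\mu')\star\varphi=\partial\theta+\mu'\star(\varphi;\partial\varphi)$. By \eqref{eq:R2} and \eqref{eq:R3}, $(\mu'\circ\mu')\star\varphi=\mu'\star(\varphi;\theta)=\theta\circ\mu-\mu'\star(\varphi;\partial\varphi)$. Adding and using \eqref{eq:odd},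
\[
(\partial\mu'+\mu'\circ\mu')\star\varphi=\partial\varphi\circ\mu+\varphi\circ\partial\mu+(\varphi\circ\mu)\circ\mu-\partial\varphi\circ\mu=\varphi\circ(\partial\mu+\mu\circ\mu)=0 .
\]
The same three rules give $(\partial\beta')\star\varphi=\partial\eta-\beta'\star(\varphi;\partial\varphi)$, then $(\mu'\circ\beta')\star\varphi=\mu'\star(\varphi;\varphi\circ\beta)=\theta\circ\beta$, and $(\beta'\circ\mu')\star\varphi=\beta'\star(\varphi;\theta)=\eta\circ\mu-\beta'\star(\varphi;\partial\varphi)$. Therefore
\[
(\partial\beta'+[\mu',\beta'])\star\varphi=\partial\varphi\circ\beta+\varphi\circ\partial\beta+(\varphi\circ\mu)\circ\beta-\partial\varphi\circ\beta-(\varphi\circ\beta)\circ\mu,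
\]
and by \eqref{eq:even} this equals $\varphi\circ(\partial\beta+\mu\circ\beta-\beta\circ\mu)=0$.
\end{proof}

\subsection{Proof of Proposition~\ref{prop:key}}

Let $(\mu,\beta)$ be an $A_\infty$-pair in $E_{[1,p+2]}$ with $\mu_2=M$ and $\beta_2$ homologous to $[1]$, and let $Q=\Lambda E_{[1,p+2]}$.

\emph{Step 1: we may assume $\mu_n=0$ for $3\le n\le p+1$.} Let $3\le n\le p+1$ and suppose $\mu_j=0$ for $3\le j<n$. The arity $n$ part of $\mu\circ\mu$ is a sum of terms $\mu_a\circ\mu_c$ with $a,c<n$, so it is $0$ or $M\circ M=0$; thus $\partial\mu_n=0$. In arity $n+1$ the only surviving terms are $M\circ\mu_n$ and $\mu_n\circ M$, so $\partial\mu_{n+1}+[M,\mu_n]=0$. This equation is available in the truncation because $n+1\le p+2$. By \eqref{eq:bracket} the class of $\mu_n$ in $H_{n-2}(E(n))$ is killed by $\delta$. By Lemma~\ref{lem:exact} and \eqref{eq:bracket} there are a cycle $\psi\in Q(n-1)_0$ and an element $\chi\in Q(n)_0$ with $\mu_n=[M,\psi]+\partial\chi$. Apply Lemma~\ref{lem:gauge} with $\varphi=1+\psi+\chi$ and compare arities in $\mu'\star\varphi=\varphi\circ\mu-\partial\varphi$.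

A term on the left in which $\mu'_a$ has $u$ inputs filled by $\psi$, $v$ by $\chi$ and the rest by $1$ has arity $a+u(n-2)+v(n-1)$, with $a\ge2$. If $u+v\ge1$ this is at least $n$, with equality only for $a=2$, $u=1$, $v=0$, since $2+2(n-2)>n$. On the right, $\partial\psi=0$, the term $\psi\circ\mu$ starts in arity $n$ with $\psi\circ M$, and $\chi\circ\mu$ starts in arity $n+1$. Hence $\mu'_j=\mu_j$ for $j<n$, and in arity $n$
\[
\mu'_n+M\circ\psi=\mu_n+\psi\circ M-\partial\chi,
\]
that is, $\mu'_n=\mu_n-[M,\psi]-\partial\chi=0$. Since also $\beta'_2=\beta_2$, we may replace $(\mu,\beta)$ by $(\mu',\beta')$ and continue by induction on $n$.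

\emph{Step 2: the contradiction.} For $3\le n\le p+2$ the arity $n$ part of $[\mu,\beta]$ involves only $\mu_a$ with $a\le n-1\le p+1$, hence only $M$; the component $\mu_{p+2}$ never appears. So
\[
\partial\beta_n+\delta\beta_{n-1}=0\quad\text{in }E(n)_{n-2},\qquad3\le n\le p+2 .
\]
Apply $\Phi_n$, sum over $n$, and collect the terms in each $\beta_n$. By Lemma~\ref{lem:Phi},
\[
0=\Phi_3\,\delta\beta_2+\sum_{n=3}^{p+1}(\Phi_n\partial+\Phi_{n+1}\delta)\beta_n+\Phi_{p+2}\,\partial\beta_{p+2}=x(\beta_2)=1,
\]
which is false in $k$. This proves Proposition~\ref{prop:key}, and with it Theorems~\ref{thm:A} and~\ref{thm:B}. \qed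

\section{Formality up to arity $p+1$}\label{sec:formal}

The ``only if'' part of Theorem~\ref{thm:C} is Theorem~\ref{thm:A}. For the ``if'' part it suffices to treat $k=\mathbb{F}_p$ and $r=p+1$: tensoring a zigzag with $k$ over $\mathbb{F}_p$ preserves quasi-isomorphisms, and smaller $r$ follow by truncation.

The obstructions to formality compare elements of different homological degree. An additional grading by $\mathbb{Z}$ on chains that agreed with the degree on homology would kill all of them. We construct such a grading as the eigenspace decomposition of an automorphism acting on $H_i$ by $\bar\lambda^i$. In $\mathbb{F}_p$ the order of $\bar\lambda$ is at most $p-1$, so the grading is only by $\mathbb{Z}/(p-1)$, and it kills the obstructions in a range.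

\subsection{A model graded by weight}

\begin{proposition}\label{prop:weight}
The operad $C_*(\mathcal{B}_2;\mathbb{F}_p)_{[1,\infty)}$ is connected by a zigzag of quasi-isomorphisms to an operad $\mathcal{O}'$ with a grading by $\mathbb{Z}/(p-1)$, called weight, such that $\partial$ preserves the weight, the unit has weight $0$, weights add under composition, and $H_i(\mathcal{O}'(n))$ is concentrated in weight $i\bmod(p-1)$.
\end{proposition}

For $p=2$ there is nothing to prove. Let $p$ be odd; all chains have coefficients in $\mathbb{F}_p$.

\emph{A model with finitely many objects.} The space $\mathcal{B}_2(n)$ is aspherical, with fundamental group the pure braid group $PB_n$, and forgetting the last strand gives extensions $1\to F_{n-1}\to PB_n\to PB_{n-1}\to1$ with $F_{n-1}$ free of rank $n-1$. By asphericity the first three arrows in Lemma~\ref{lem:zigzag} are all quasi-isomorphisms. The parenthesizations of the words $12\cdots n$, $n\ge1$, form the free operad in sets on one binary operation, so the choice of an object of $G(2)$ defines an operad map $f$ from parenthesizations to the objects of $G$. Let $Pa(n)$ be the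 groupoid whose objects are the parenthesizations of $12\cdots n$, with $\mathrm{Hom}_{Pa}(u,v)=\mathrm{Hom}_G(f(u),f(v))$. This is the non-symmetric suboperad, full on these objects, of the operad $PaB$ of parenthesized braids, whose objects are parenthesized permutations and whose morphisms are braids. The map $Pa\to G$ is an equivalence of groupoids in each arity, so $N_*(BPa)$ is connected to $C_*(\mathcal{B}_2)_{[1,\infty)}$ by quasi-isomorphisms.

\emph{The automorphism.} The profinite completion $\widehat{PaB}$ has the same objects as $PaB$ and the profinite completions of its vertex groups. We use the following facts from \cite{Drinfeld}; see \cite{Horel}. The profinite Grothendieck--Teichm\"uller group $\widehat{GT}$ acts on $\widehat{PaB}$ by operad automorphisms that are the identity on objects; an element with cyclotomic component $\lambda\in\widehat{\mathbb{Z}}^\times$ acts on $\mathrm{Aut}(12)=\widehat{PB}_2=\widehat{\mathbb{Z}}$ by multiplication by $\lambda$; and $\mathrm{Gal}(\bar{\mathbb{Q}}/\mathbb{Q})$ maps to $\widehat{GT}$ with cyclotomic component the cyclotomic character, which is surjective. Choose such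 an automorphism $\mathcal{F}$ for which $\bar\lambda=\lambda\bmod p$ generates $\mathbb{F}_p^\times$. Being the identity on objects, it acts on the completion $\widehat{Pa}$.

\emph{Chains on the completion.} To decompose under $\mathcal{F}$ we need finite-dimensional spaces, so we pass to finite quotients. For a topologically finitely generated profinite group $A$ and $\ell\ge1$, let $U_\ell(A)$ be the intersection of the open subgroups of index $\le\ell$. There are finitely many of these, so $U_\ell(A)$ is open, and every open subgroup contains some $U_\ell(A)$. A continuous homomorphism $A\to A'$ maps $U_\ell(A)$ into $U_\ell(A')$, because the preimage of an open subgroup of index $\le\ell$ is open of index $\le\ell$. In particular the subgroups $U_\ell$ of the vertex groups of $\widehat{Pa}(n)$ are stable under conjugation by morphisms and under $\mathcal{F}$, so the quotient $Pa_\ell(n)=\widehat{Pa}(n)/U_\ell$ is a finite groupoid on which $\mathcal{F}$ acts. For $u,v$ in $U_\ell$ of two vertex groups, $u\circ_iv=(u\circ_i\mathrm{id})(\mathrm{id}\circ_iv)$ lies in $U_\ell$, so the compositions descend and $Pa_\ell$ is an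 operad. Thus $\mathcal{O}_\ell=N_*(BPa_\ell)$ is an operad, finite-dimensional in each arity and degree, and $\mathcal{O}=\lim_\ell\mathcal{O}_\ell$ is an operad with an action of $\mathcal{F}$ and a map $N_*(BPa)\to\mathcal{O}$.

This map is a quasi-isomorphism. Limits of towers of finite-dimensional vector spaces are exact, by the Mittag-Leffler condition, so $H_q(\mathcal{O}(n))=\lim_\ell H_q(\widehat{PB}_n/U_\ell;\mathbb{F}_p)$ is dual to the continuous cohomology $\operatorname{colim}_\ell H^q(\widehat{PB}_n/U_\ell;\mathbb{F}_p)=H^q_{\mathrm{cont}}(\widehat{PB}_n;\mathbb{F}_p)$. A group $A$ is \emph{good} if $H^*_{\mathrm{cont}}(\widehat{A};N)\to H^*(A;N)$ is an isomorphism for every finite continuous $\widehat{A}$-module $N$, and iterated extensions of finitely generated free groups are good \cite[I.2.6]{Serre}. Applied to $PB_n$ and dualized, this gives the claim. From now on we identify $H_*(\mathcal{O})$ with $H_*(\mathcal{B}_2)_{[1,\infty)}$ as operads.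

\begin{lemma}\label{lem:action}
The automorphism $\mathcal{F}$ acts on $H_i(\mathcal{O}(n))$ by multiplication by $\bar\lambda^i$.
\end{lemma}

\begin{proof}
It fixes the point classes $m_n\in H_0(\mathcal{O}(n))$, since it fixes objects, and it multiplies $b$ by $\bar\lambda$, since it multiplies $\widehat{PB}_2=\widehat{\mathbb{Z}}$ by $\lambda$. For $1\le i<j\le n$, computing in $T$ through Lemma~\ref{lem:zigzag},
\[
m_{n-j+i}\circ_i(b\circ_2m_{j-i})=\sum_{c=i+1}^jt_{ic}.
\]
As $\mathcal{F}$ is an operad map, it multiplies these classes by $\bar\lambda$, and their differences give all $t_{ij}$. So $\mathcal{F}=\bar\lambda$ on $H_1$ and on $H^1$. On $H^*_{\mathrm{cont}}(\widehat{PB}_n;\mathbb{F}_p)=H^*(\mathcal{B}_2(n);\mathbb{F}_p)$ it acts through a group automorphism, hence by a ring automorphism, and this ring is generated by $H^1$. So $\mathcal{F}=\bar\lambda^i$ on $H^i$ and on its dual.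
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:weight}]
A finite-dimensional vector space $V$ with an endomorphism $\mathcal{F}$ splits as $\bigoplus_aV^{[a]}\oplus V^\perp$, where $V^{[a]}$ is the generalized eigenspace of $\bar\lambda^a$ for $a\in\mathbb{Z}/(p-1)$, and $V^\perp$ is the sum of the remaining primary components. Equivariant maps respect the splitting. The operator $\mathcal{F}-\bar\lambda^i$ is invertible on $V^\perp$, and on $V^{[a]}$ for $a\not\equiv i$ because $\bar\lambda$ has order $p-1$. Also $V^{[a]}\otimes W^{[a']}\subset(V\otimes W)^{[a+a']}$, since $\mathcal{F}\otimes\mathcal{F}-cc'=(\mathcal{F}-c)\otimes\mathcal{F}+c\otimes(\mathcal{F}-c')$ is a sum of two commuting operators that are nilpotent there when $c=\bar\lambda^a$, $c'=\bar\lambda^{a'}$.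

Apply this to each $\mathcal{O}_\ell(n)_q$ and take limits. We get a splitting of complexes $\mathcal{O}(n)=\bigoplus_a\mathcal{O}(n)^{[a]}\oplus\mathcal{O}(n)^\perp$. Let $\mathcal{O}'(n)=\bigoplus_a\mathcal{O}(n)^{[a]}$. Compositions are equivariant and the unit is fixed by $\mathcal{F}$, so $\mathcal{O}'$ is a suboperad graded by weight. If $Y$ is $\mathcal{O}(n)^\perp$ or $\mathcal{O}(n)^{[a]}$ with $a\not\equiv i$, then $\mathcal{F}-\bar\lambda^i$ is an automorphism of the complex $Y$, hence of $H_i(Y)$, and it is $0$ on $H_i(Y)\subset H_i(\mathcal{O}(n))$ by Lemma~\ref{lem:action}. So $H_i(Y)=0$. Therefore $\mathcal{O}'\to\mathcal{O}$ is a quasi-isomorphism and $H_i(\mathcal{O}'(n))$ has weight $i$.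
\end{proof}

\subsection{End of the proof of Theorem~\ref{thm:C}}

Let $H=H_*(\mathcal{B}_2;\mathbb{F}_p)_{[1,p+1]}$, which we identify with $H_*(\mathcal{O}'_{[1,p+1]})$; note $H(0)=0$ and $H(1)=\mathbb{F}_p$. We cannot expect a direct map $H\to\mathcal{O}'_{[1,p+1]}$, since chosen cycles satisfy the relations of $H$ only up to boundaries. We therefore map out of a free resolution.

Recall the bar--cobar resolution $\pi\colon\mathcal{R}\to H$ \cite[Ch.~6]{LV}. For $j\ge1$ let $\mathcal{G}_j$ be the direct sum, over planar rooted trees with $j$ vertices each having at least $2$ inputs, of the tensor product of the $H(a)$ over the vertices, $a$ being the number of inputs. A labeled tree with total label degree $d$ is placed in degree $d+j-1$. As a graded operad, $\mathcal{R}$ is free on $\bigoplus_j\mathcal{G}_j$. The differential of a labeled tree is a signed sum over its internal edges of two terms: the tree obtained by contracting the edge and composing the two labels in $H$, and the composite in $\mathcal{R}$ of the two trees obtained by cutting the edge. The map $\pi$ sends $\mathcal{G}_1$ identically to the labels, kills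 $\mathcal{G}_j$ for $j\ge2$, and is a quasi-isomorphism. So $\partial$ preserves $d$, and $\partial\mathcal{G}_j$ lies in the suboperad generated by the $\mathcal{G}_i$ with $i<j$.

Give a labeled tree the weight $d\bmod(p-1)$ and extend additively to $\mathcal{R}$. We construct a weight-preserving map of operads $\phi\colon\mathcal{R}\to\mathcal{O}'_{[1,p+1]}$ by induction on $j$, on a basis of $\mathcal{G}_j$ that is homogeneous for arity and $d$. Generators of arity $>p+1$ go to $0$, which is compatible with $\partial$ as the target vanishes there. A tree in $\mathcal{G}_j$ has arity $\ge j+1$, so only $j\le p$ remains. For each basis element $g$ we need $\phi(g)$ of weight $d$ with $\partial\phi(g)=\phi(\partial g)$. For $j\ge2$ it suffices that $\phi(\partial g)$, which has weight $d$, be a boundary: the weight $d$ component of a bounding chain then serves as $\phi(g)$.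
\begin{itemize}
\item $j=1$. Here $\partial g=0$. Send $g\in H(n)_d$ to a cycle of weight $d$ representing it, which exists by Proposition~\ref{prop:weight}.
\item $j=2$. The element $\partial g$ lies in the free operad on $\mathcal{G}_1$, which $\phi$ maps to cycles. On it, $\phi$ followed by passage to homology is an operad map that agrees with $\pi$ on generators, hence everywhere. Since $\pi(\partial g)=\partial\pi(g)=0$, the cycle $\phi(\partial g)$ is a boundary.
\item $3\le j\le p$. By induction $\phi$ commutes with $\partial$ on the suboperad containing $\partial g$, so $\phi(\partial g)$ is a cycle, of degree $d+j-2$ and weight $d$. Homology in this degree has weight $d+j-2$, which differs from $d$ modulo $p-1$ because $1\le j-2\le p-2$. So the cycle is a boundary.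
\end{itemize}
Since $\pi$ is a quasi-isomorphism, every homology class of $\mathcal{R}$ is represented by an element of $\mathcal{G}_1$ or a multiple of the unit, and on these $H_*(\phi)=H_*(\pi)$. Hence $H\leftarrow\mathcal{R}\to\mathcal{O}'_{[1,p+1]}$ are quasi-isomorphisms, and Proposition~\ref{prop:weight} connects $\mathcal{O}'_{[1,p+1]}$ to $C_*(\mathcal{B}_2;\mathbb{F}_p)_{[1,p+1]}$. This proves Theorem~\ref{thm:C}. \qed

\begin{remark}
In arity $p+2$ there are trees with $j=p+1$ binary vertices, and then $j-2\equiv0\pmod{p-1}$, so the weight no longer forces $\phi(\partial g)$ to bound. If one vertex is labeled $b$ and the others $m$, then $d=1$ and $\phi(\partial g)$ has arity $p+2$ and degree $p$. This is the arity and degree in which the last functional $\Phi_{p+2}$ of Lemma~\ref{lem:Phi} is defined.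
\end{remark}

\begin{thebibliography}{9}

\bibitem{Drinfeld}
Drinfeld, \emph{On quasitriangular quasi-Hopf algebras\ldots}, 1990.

\bibitem{Horel}
Horel, \emph{Profinite completion of operads and the Grothendieck--Teichm\"uller group}, Adv. Math. 2017.

\bibitem{LV}
Loday and Vallette, \emph{Algebraic Operads}.

\bibitem{Muro}
F.~Muro, \emph{Homotopy theory of nonsymmetric operads}, AGT 11 (2011).

\bibitem{Serre}
Serre, \emph{Galois cohomology}.

\bibitem{Tamarkin}
Tamarkin, \emph{Formality of chain operad of little discs}, Lett. Math. Phys. 66 (2003).

\end{thebibliography}
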